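# A bisequential compactum of size continuum that is not a continuous image of a first countable compactum

## 1. Scattered compacta of height at most two

Throughout, a *compactum* is a compact Hausdorff space, $\mathfrak c=2^{\aleph_0}$, and $\omega=\{0,1,2,\dots\}$. A space is *first countable* if every point has a countable neighborhood base. First countability is not preserved by continuous images, even between compacta, and this talk is about what survives. Which compacta are continuous images of first countable compacta?

We start with the simplest compacta that are not first countable. For an infinite cardinal $\lambda$ let $A(\lambda)$ be the one-point compactification of a discrete space of size $\lambda$: the $\lambda$ points are isolated, and the neighborhoods of the extra point $\infty$ are the sets containing $\infty$ whose complement is finite. If $\lambda$ is uncountable, then $A(\lambda)$ is not first countable at $\infty$. Indeed, countably many neighborhoods of $\infty$ omit altogether only countably many points, so some isolated $d$ lies in all of them, and none of them is contained in the neighborhood $A(\lambda)\setminus\{d\}$.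

Recall the Cantor–Bendixson derivatives: $X^{(0)}=X$, $X^{(\alpha+1)}$ is the set of non-isolated points of $X^{(\alpha)}$, and one takes intersections at limit steps. The space is *scattered* if some $X^{(\alpha)}$ is empty; the least such $\alpha$ is its *height*. A nonempty finite discrete space has height 1, and $A(\lambda)$ has height 2.

**Proposition 1.** Every scattered compactum of cardinality $\le\mathfrak c$ and Cantor–Bendixson height $\le2$ is a continuous image of a first countable compactum.

**Step 1: reduce to $A(\lambda)$.** Let $X$ be such a compactum. Then $X^{(1)}$ is closed in $X$, hence compact, and it is discrete because $X^{(2)}=\emptyset$. So it is finite, say $X^{(1)}=\{x_1,\dots,x_k\}$. Choose disjoint open sets $V_i\ni x_i$. The set $X\setminus(V_1\cup\dots\cup V_k)$ is compact and consists of isolated points, so it is finite. The complement of $V_i$ is the union of the other $V_j$ and of some isolated points, so it is open. Thus each $V_i$ is clopen, hence compact, and $x_i$ is its only non-isolated point. A compactum with exactly one non-isolated point is some $A(\lambda)$, since the complement of an open neighborhood of that point is compact and discrete,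 hence finite. Here $\lambda\le\mathfrak c$. So $X$ is a finite topological sum of a finite space and of spaces $A(\lambda)$ with $\lambda\le\mathfrak c$. A finite sum of first countable compacta is a first countable compactum, so it suffices to treat one $A(\lambda)$.

**Step 2: a first countable compactum with many isolated points.** The *Alexandroff duplicate* of $[0,1]$ is the set $[0,1]\times\{0,1\}$, where each $(a,1)$ is isolated and $(a,0)$ has the basic neighborhoods $(U\times\{0,1\})\setminus\{(a,1)\}$, with $U$ an open neighborhood of $a$ in $[0,1]$.

* It is Hausdorff: points over different $a$ are separated as in $[0,1]$, and $(a,1)$ is separated from $(a,0)$ by $\{(a,1)\}$ and its complement.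
* It is first countable: let $U$ run through the balls of radius $1/n$ about $a$.
* It is compact: given a cover by basic open sets, choose for each $a$ a member of the cover containing $(a,0)$; shrinking it, it contains $(U_a\times\{0,1\})\setminus\{(a,1)\}$. Finitely many $U_{a_1},\dots,U_{a_m}$ cover $[0,1]$, and the corresponding members of the cover contain everything except possibly $(a_1,1),\dots,(a_m,1)$.

**Step 3: map it onto $A(\lambda)$.** Choose $E\subseteq[0,1]$ with $|E|=\lambda$ and let
$$K_E=([0,1]\times\{0\})\cup(E\times\{1\}).$$
Its complement in the duplicate consists of isolated points, so $K_E$ is closed and is a first countable compactum. Regard $A(\lambda)$ as $E\cup\{\infty\}$ and map $(e,1)\mapsto e$ and $(a,0)\mapsto\infty$. This is onto. It is continuous, because the preimage of a neighborhood of $\infty$ is $K_E$ minus finitely many isolated points, and this is open. $\qquad\blacksquare$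

Look at what the fiber $[0,1]\times\{0\}$ over $\infty$ does. Different ways of approaching $\infty$ through isolated points are sorted by their limits in $[0,1]$. There are $\mathfrak c$ limits, and each has a countable base upstairs. At height three, the isolated points must also accumulate at second-level points different from $\infty$. Does this sorting by $\mathfrak c$ many limits survive? To ask the question properly we need a necessary condition.

## 2. Bisequential compacta

**Definition.** A sequence $\{A_n:n\in\mathbb N^+\}$ of subsets of $X$ *converges* to $x\in X$ if for every neighborhood $O_x$ of $x$ there is $m$ with $A_n\subset O_x$ for all $n\ge m$. Two families $\xi,\eta$ of subsets of $X$ are *synchronized* if $A\cap B\ne\emptyset$ for all $A\in\xi$, $B\in\eta$. A *filter base* on $X$ is a nonempty family $\eta$ of nonempty subsets of $X$ such that for any $P_1,P_2\in\eta$ there is $P_3\in\eta$ with $P_3\subset P_1\cap P_2$. The space $X$ is *bisequential* (in the sense of E. Michael) if for every filter base $\eta$ on $X$ and every $x\in\bigcap\{\overline P:P\in\eta\}$ there is a sequence of subsets of $X$ that converges to $x$ and is synchronized with $\eta$.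

If $x$ has a countable decreasing base $(U_n)$, then $A_n=U_n$ works at $x$ for every $\eta$: since $x\in\overline P$, each $U_n$ meets each $P$. So first countable spaces are bisequential.

For a compactum that is not bisequential, take $\beta\omega$, whose points are the ultrafilters on $\omega$, and a nonprincipal $p$. Let $\eta=p$, a filter base of subsets of $\omega\subset\beta\omega$; then $p\in\overline P$ for all $P\in\eta$. Suppose $A_n$ converges to $p$ and is synchronized with $\eta$. Then $A_n\cap\omega$ meets every member of $p$, so it belongs to $p$, and so does $B_n=\omega\cap A_1\cap\dots\cap A_n$. By convergence every $P\in p$ contains $B_n$ for all large $n$, because $\overline P$ is a neighborhood of $p$ with $\overline P\cap\omega=P$. The $B_n$ are infinite, so choose $a_n,b_n\in B_n$, all distinct. One of $\{a_n:n\ge1\}$ and its complement is in $p$, but the first omits $b_n\in B_n$ and the second omits $a_n\in B_n$. So neither contains any $B_n$, a contradiction.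

Two known facts set the stage. Every compactum that is a continuous image of a first countable compactum is bisequential, and every continuous image of a first countable compactum has cardinality at most $\mathfrak c$. So the question is whether these two necessary conditions suffice: **is every bisequential compactum of cardinality not exceeding $2^{\aleph_0}$ a continuous image of a first countable compactum?** The answer is no, in ZFC.

**Theorem 2 (ZFC).** There is a compactum $X$ with $|X|=\mathfrak c$ that is bisequential but is not a continuous image of a first countable compactum. Moreover, $X$ is the one-point compactification of a locally compact, locally countable, first countable Hausdorff space, and is scattered of Cantor–Bendixson height 3.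

The proof gives a little more, and for this we need one more notion.

**Definition.** A continuous surjection $f:Z\to X$ is *bi-quotient* if for every filter base $\mathcal B$ on $X$ and every $x\in\bigcap_{B\in\mathcal B}\overline B$ there is $y\in f^{-1}(x)$ with $y\in\bigcap_{B\in\mathcal B}\overline{f^{-1}(B)}$.

The identity map from a discrete set of points $\{0,1,2,\dots\}\cup\{\infty\}$ onto the same set topologized as a sequence converging to $\infty$ is a continuous surjection that is not bi-quotient: take for $\mathcal B$ the tails of the sequence. On the other hand:

$$\text{every continuous surjection from a compact space onto a Hausdorff space is bi-quotient.}\tag{1}$$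

To check (1), let $f:Z\to X$ be such a map and let $x\in\bigcap_{B\in\mathcal B}\overline B$. The sets $B\cap O$, with $B\in\mathcal B$ and $O$ a neighborhood of $x$, form a filter base; extend it to an ultrafilter $\mathcal U$ on $X$. By compactness there is $y\in\bigcap_{P\in\mathcal U}\overline{f^{-1}(P)}$. In particular $y\in\overline{f^{-1}(B)}$ for all $B\in\mathcal B$. If $f(y)\ne x$, take disjoint open $V\ni f(y)$ and $O\ni x$. Then $O\in\mathcal U$, so $y\in\overline{f^{-1}(O)}$. But $f^{-1}(V)$ is an open neighborhood of $y$ disjoint from $f^{-1}(O)$, a contradiction. So $f(y)=x$.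

**Theorem 3.** Let $X$ be the space of Theorem 2 and $\infty$ its point at infinity.

* (a) If $f:Z\to X$ is bi-quotient ($Z$ any topological space) and every point of $f^{-1}(\infty)$ has a countable neighborhood base in $Z$, then $|f^{-1}(\infty)|>\mathfrak c$. In particular $X$ is not a bi-quotient image of any first countable space of cardinality $\le\mathfrak c$.
* (b) Let $\kappa=\min\{\mu:2^\mu>\mathfrak c\}$. If $\kappa<\mathfrak c$, then in (a) even $|f^{-1}(\infty)|\ge2^\kappa$.
* (c) Height 3 is least possible: every scattered compactum of cardinality $\le\mathfrak c$ and Cantor–Bendixson height $\le2$ is a continuous image of a first countable compactum.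

Part (c) is Proposition 1. As for (a), by Michael's theorem every bisequential space is a bi-quotient image of a metrizable space; we do not use this.

## 3. One-point compactifications built from almost disjoint families

**The space.** Let $|D|=\mathfrak c$, and let $\mathcal C$ be a family of at most $\mathfrak c$ countably infinite subsets of $D$ with pairwise finite intersections. On $Z_0=D\cup\{*_C:C\in\mathcal C\}$ let the points of $D$ be isolated, and let $*_C$ have the basic neighborhoods $\{*_C\}\cup(C\setminus F)$, $F$ finite. So each $C$ becomes a sequence converging to its own point $*_C$.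

Each $C\cup\{*_C\}$ is open, countable and compact. Different points $*_C,*_{C'}$ have the disjoint neighborhoods $\{*_C\}\cup (C\setminus C')$ and $\{*_{C'}\}\cup C'$, since $C\cap C'$ is finite; the other pairs of points are clearly separated. So $Z_0$ is a locally compact, locally countable, first countable Hausdorff space. The sets $\{d\}$ and $C\cup\{*_C\}$ are open and cover $Z_0$, which gives
$$\text{every compact }K\subseteq Z_0\text{ is covered by finitely many sets }\{d\},\ C\cup\{*_C\}.\tag{2}$$
Hence compact subsets of $Z_0$ are countable, and $Z_0$, having at least $\mathfrak c$ points, is not compact. Let $X=X(D,\mathcal C)=Z_0\cup\{\infty\}$ be its one-point compactification, a compactum with $|X|=\mathfrak c$. The open neighborhoods of $\infty$ are the complements of compact subsets of $Z_0$. All points but $\infty$ have countable bases in $X$, so everything happens at $\infty$.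

**Conventions on ultrafilters.** An ultrafilter is *nonprincipal* if it contains no singleton. A set that meets every member of an ultrafilter $p$ belongs to $p$. If $h$ is a map defined on a set of $p$, with values in $Y$, then the image of $p$ under $h$ is the ultrafilter $\{A\subseteq Y:h^{-1}(A)\in p\}$.

**Definition.** A function $\varphi:D\to\omega$ is *admissible* if it is bounded on every $C\in\mathcal C$. An ultrafilter $p$ on $D$ is *free* if it is nonprincipal and $C\notin p$ for all $C\in\mathcal C$. A function $\varphi$ *serves* $p$ if $\{d:\varphi(d)\ge n\}\in p$ for all $n$.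

If $p$ is free, then by (2) no compact subset of $Z_0$ contains a member of $p$; so $p$, regarded as an ultrafilter on $X$, contains all neighborhoods of $\infty$. Thus the free ultrafilters are the ways to approach $\infty$ through $D$, and the sets $\{\varphi\ge n\}$ of an admissible function form a sequence converging to $\infty$. The simplest case is $\mathcal C=\emptyset$: then $X=A(\mathfrak c)$, all functions are admissible, and all nonprincipal ultrafilters are free. The next lemma serves them all with $\mathfrak c$ functions. It is the sorting by limits of Section 1, with $2^\omega$ in place of $[0,1]$.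

For $a\ne b$ in $2^\omega$, or for finite sequences, write $a\wedge b$ for the longest common initial segment, and $|\cdot|$ for the length of a sequence.

**Lemma 4.** Let $|E|\le\mathfrak c$ and fix an injection $j:E\to2^\omega$. For $z\in2^\omega$ put $g_z(e)=|j(e)\wedge z|$ if $j(e)\ne z$, and $g_z(e)=0$ otherwise. For every nonprincipal ultrafilter $q$ on $E$ there is $z$ with $\{g_z\ge n\}\in q$ for all $n$.

*Proof.* For each $n$ the finitely many sets $\{e:j(e)|n=v\}$, $v\in2^n$, partition $E$, so exactly one of them is in $q$. The corresponding $v$'s extend one another and define $z\in2^\omega$ with $\{e:j(e)|n=z|n\}\in q$ for all $n$. At most one $e$ has $j(e)=z$, and $q$ is nonprincipal, so $\{e:j(e)|n=z|n,\ j(e)\ne z\}\in q$. On this set $g_z\ge n$. $\blacksquare$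

## 4. Reading bisequentiality and preimages off $D$

**Lemma 5.** If every free ultrafilter on $D$ is served by an admissible function, then $X=X(D,\mathcal C)$ is bisequential.

*Proof.* At points with a countable base there is nothing to do. Let $\eta$ be a filter base with $\infty\in\bigcap_{P\in\eta}\overline P$. The sets $P\cap O$, with $P\in\eta$ and $O$ a neighborhood of $\infty$, are nonempty and form a filter base. Extend it to an ultrafilter $\mathcal U$ on $X$. It contains $\eta$ and all neighborhoods of $\infty$. Members of $\mathcal U$ meet every $P\in\eta$, so it suffices to find $A_n\in\mathcal U$ converging to $\infty$. One of $\{\infty\}$, $E=\{*_C:C\in\mathcal C\}$, $D$ belongs to $\mathcal U$.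

If $\{\infty\}\in\mathcal U$, take $A_n=\{\infty\}$.

If $E\in\mathcal U$, then $\mathcal U$ is nonprincipal on $E$, because $X\setminus(C\cup\{*_C\})$ is a neighborhood of $\infty$ and hence in $\mathcal U$. As $|E|\le\mathfrak c$, Lemma 4 gives $g:E\to\omega$ with $A_n=\{e\in E:g(e)\ge n\}\in\mathcal U$ for all $n$. A compact $K\subseteq Z_0$ contains only finitely many $*_C$ by (2), so $K\cap A_n=\emptyset$ for large $n$. Thus $A_n$ converges to $\infty$.

If $D\in\mathcal U$, then $\mathcal U$ induces an ultrafilter on $D$. It is free, because the complements of $\{d\}$ and of $C\cup\{*_C\}$ are neighborhoods of $\infty$. Let the admissible $\varphi$ serve it and put $A_n=\{\varphi\ge n\}\subseteq D$. Each $\{d\}$ misses $A_n$ for large $n$; so does each $C\cup\{*_C\}$, because $\varphi$ is bounded on $C$. By (2) so does every compact $K\subseteq Z_0$. $\blacksquare$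

The next lemma turns a first countable preimage into a *small* family of admissible functions: each point of the fiber over $\infty$ yields one function, which measures how close to that point the fiber of $d$ comes.

**Lemma 6.** Let $f:Z\to X(D,\mathcal C)$ be a continuous surjection such that either $Z$ is compact or $f$ is bi-quotient, and suppose each point of $F=f^{-1}(\infty)$ has a countable neighborhood base in $Z$. Then there is a family $\Phi$ of at most $|F|$ admissible functions such that every free ultrafilter is served by some $\varphi\in\Phi$.

*Proof.* By (1), $f$ is bi-quotient in either case. For $y\in F$ let $Z=U_0(y)\supseteq U_1(y)\supseteq\cdots$ be a neighborhood base at $y$, and put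
$$\varphi_y(d)=\max\{n:f^{-1}(d)\cap U_n(y)\ne\emptyset\}.$$
The set on the right contains $0$, since $f$ is onto. It is finite: $X\setminus\{d\}$ is a neighborhood of $\infty$, so $U_n(y)\subseteq f^{-1}(X\setminus\{d\})$ for some $n$, and then for all larger $n$. In the same way, for $C\in\mathcal C$ there is $n$ with $U_n(y)\subseteq f^{-1}(X\setminus(C\cup\{*_C\}))$, and then $\varphi_y<n$ on $C$. So $\varphi_y$ is admissible. Let $\Phi=\{\varphi_y:y\in F\}$.

Let $p$ be free. Then $p$ is a filter base on $X$ with $\infty\in\overline P$ for all $P\in p$. As $f$ is bi-quotient, some $y\in F$ lies in $\overline{f^{-1}(P)}$ for all $P\in p$. For each $n$, $U_n(y)$ meets every $f^{-1}(P)$, so $f(U_n(y))\cap D$ meets every $P\in p$ and therefore belongs to $p$. If $d\in f(U_n(y))\cap D$, then $f^{-1}(d)\cap U_n(y)\ne\emptyset$, so $\varphi_y(d)\ge n$. Hence $\{\varphi_y\ge n\}\in p$ for all $n$. $\blacksquare$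

A first countable compactum has cardinality at most $\mathfrak c$, by the known fact applied to the identity map. So we are looking for $D$ and $\mathcal C$ as in Section 3 with two properties:

> **(I)** every free ultrafilter on $D$ is served by an admissible function;
>
> **(II)** no family $\Phi$ of at most $\mathfrak c$ admissible functions serves all free ultrafilters.

## 5. Disjoint families and maximal families

The two requirements pull in opposite directions: enlarging $\mathcal C$ removes admissible functions, which helps (II) and hurts (I). Two extreme choices show this.

*A disjoint family.* Let $D=[0,1]\times\omega$ and $\mathcal C=\{C_a:a\in[0,1]\}$ with $C_a=\{a\}\times\omega$. If $p$ is free, its image under the projection to $[0,1]$ is nonprincipal, because $C_a\notin p$. By Lemma 4 the $\mathfrak c$ functions $(a,n)\mapsto g_z(a)$, which are constant on each $C_a$ and so admissible, serve all free ultrafilters. So (I) holds and (II) fails. In fact this $X$ is an image of a first countable compactum. Let $K=K_{[0,1]}$ be the duplicate of Section 1, and map $K\times(\omega+1)$ onto $X$ by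
$$((a,1),n)\mapsto(a,n),\qquad ((a,1),\omega)\mapsto *_{C_a},\qquad ((a,0),\cdot)\mapsto\infty.$$
On each clopen set $\{(a,1)\}\times(\omega+1)$ this is a homeomorphism onto $C_a\cup\{*_{C_a}\}$. A compact subset of $Z_0$ lies in finitely many sets $C_a\cup\{*_{C_a}\}$, so its preimage is a closed subset of finitely many of these clopen sets. Hence the map is continuous. So height three alone is no obstruction.

*A maximal family.* Let $|D|=\mathfrak c$ and let $\mathcal C$ be a maximal family of countably infinite subsets of $D$ with pairwise finite intersections (Zorn's lemma); it has at most $\mathfrak c^{\aleph_0}=\mathfrak c$ members. If $\varphi$ is unbounded on $D$, choose distinct $d_n$ with $\varphi(d_n)\ge n$. By maximality some $C\in\mathcal C$ meets $\{d_n:n\in\omega\}$ in an infinite set, and $\varphi$ is unbounded on $C$. So all admissible functions are bounded and serve nothing. Free ultrafilters do exist: finitely many countable sets do not cover $D$, so the complements of points and of members of $\mathcal C$ have the finite intersection property, and any ultrafilter containing them is free. So (II) holds and (I) fails.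

We need something in between: a family $\mathcal C$ that kills a function only when it tries to serve too many ultrafilters.

## 6. Trees of sequences, and why antichains meet a conflict

**The cardinal $\kappa$.** Let $\kappa$ be the least cardinal with $2^\kappa>\mathfrak c$. Since $2^\omega=\mathfrak c$ and $2^{\mathfrak c}>\mathfrak c$, we have $\omega<\kappa\le\mathfrak c$, and $2^\mu=\mathfrak c$ for infinite $\mu<\kappa$.

**Lemma 7.** $\kappa$ is regular.

*Proof.* Otherwise $\kappa=\sup_{i<\mu}\kappa_i$ with $\mu=\mathrm{cf}\,\kappa<\kappa$ and $\kappa_i<\kappa$. A subset of $\kappa=\bigcup_i\kappa_i$ is determined by its intersections with the $\kappa_i$, so $2^\kappa\le\prod_{i<\mu}2^{\kappa_i}\le\mathfrak c^\mu=2^{\omega\cdot\mu}=2^\mu=\mathfrak c$, a contradiction. $\blacksquare$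

**Nodes.** For a countable set $\Lambda$ with $|\Lambda|\ge2$ let $N=\Lambda^{<\kappa}=\bigcup_{\alpha<\kappa}\Lambda^\alpha$. Its elements, the *nodes*, are sequences of letters from $\Lambda$ of length $<\kappa$. For $\alpha<\kappa$ we have $|\Lambda^\alpha|\le2^{\omega\cdot|\alpha|}\le\mathfrak c$, and $|\Lambda^\omega|=\mathfrak c$, $\kappa\le\mathfrak c$; so $|N|=\mathfrak c$. Nodes are ordered by $\subseteq$ (end extension). For a sequence $t$ we write $|t|$ for its length, $[t]=\{t'\in N:t\subseteq t'\}$ for $t\in N$, and $s\wedge r$ for the longest common initial segment; here $r\in\Lambda^{\le\kappa}$ is allowed. As $\kappa$ is regular and uncountable, the union of an increasing $\omega$-sequence of nodes is a node.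

**A plan that counts branches.** Take $\Lambda=\{0,1\}$ and $D=N=2^{<\kappa}$. Fix an ultrafilter $q$ on $\kappa$ containing all tails $\kappa\setminus\beta$. For $x\in2^\kappa$ let $p_x$ be the image of $q$ under $\alpha\mapsto x|\alpha$. If every $C\in\mathcal C$ has nodes of bounded length only, then each $p_x$ is free. There are $2^\kappa>\mathfrak c$ branches $x$. So if $\mathfrak c$ functions served all free ultrafilters, one $\varphi$ would serve $p_x$ for more than $\mathfrak c$ many $x$. There are only $\mathfrak c$ nodes, so the nodes through which more than $\mathfrak c$ of these $x$ pass should form a tree that splits again and again and in which $\varphi$ gets arbitrarily large. In it we can find nodes $t_u$, $u\in2^{<\omega}$, arranged like the binary tree, with $\varphi(t_u)\ge|u|$. If $\mathcal C$ contains $\{t_{z|n}:n\in\omega\}$ for just *one* $z\in2^\omega$, then $\varphi$ is not admissible. There are only $\mathfrak c^\omega=\mathfrak c$ such arrangements $(t_u)$. So we put one branch of each into $\mathcal C$, and (II) follows.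

**Where it stops.** Write $s=\bigcup_nt_{z|n}$ for the limit node of the branch put into $\mathcal C$, $S$ for the set of these $s$, and $C_s$ for the corresponding member of $\mathcal C$. For (I), consider a free $p$ that contains the set of proper initial segments of some $x$. We need a function that is large along $x$ and bounded on $C_s$ for every $s\in S$ with $s\subseteq x$. If $S$ is an antichain, there is at most one such $s$, and we simply set the function to $0$ on $C_s$. If many $s\in S$ lie on $x$, one function must be bounded on all these $C_s$ at once, and nothing in the construction provides this. But $S$ cannot be an antichain that contains a limit of every arrangement: for $s\in S$, an arrangement with $t_\emptyset=s$ has only limits that extend $s$ properly. We would have to skip the arrangements that reach above an earlier $s$, and the argument for (II) has no control over which arrangement it will produce.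

There are two ways past this conflict, depending on $\kappa$.

* If $\kappa<\mathfrak c$, take $\kappa^+$ copies of the tree, and keep $S$ an antichain *in each copy*. At most $\kappa$ initial segments lie on a branch $x$, so some copy $y_x$ contains no $s\subseteq x$. In that copy nothing has to be skipped. This needs $\kappa^+\le\mathfrak c$, since $|D|=\mathfrak c$ is required.
* If $\kappa=\mathfrak c$, there are not enough copies. Now we let $S$ have chains but take the larger alphabet $\Lambda=2^{<\omega}$. The sequences $C_s$ are chosen so that the letters of $s$ at the levels of $C_s$ spell out a point $z_s\in2^\omega$, different for different $s$. An ultrafilter along $x$ then has a limit in the letters, and this limit is compatible with at most one $z_s$. For (II) a different argument will be available, because the $\mathfrak c=\kappa$ functions can be listed in length $\kappa$.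

Property (I) is the same lemma in both cases, and we prove it next.

## 7. Serving an ultrafilter on a tree

Let $S\subseteq N=\Lambda^{<\kappa}$ be a set of nodes of limit length. For $s\in S$ let $L_s\subseteq|s|$ be cofinal of order type $\omega$, and let $C_s=\{s|\alpha:\alpha\in L_s\}$.

**Lemma 8.** If $s\in S$, $r\in\Lambda^{\le\kappa}$ and $s\not\subseteq r$, then $\{t\in C_s:t\subseteq r\}$ is finite. Hence $C_s\cap C_{s'}$ is finite for $s\ne s'$ in $S$.

*Proof.* Such $t$ are initial segments of $s\wedge r$, and $|s\wedge r|<|s|$ because $s\not\subseteq r$. Only finitely many elements of $L_s$ are $\le|s\wedge r|$. For the second claim, one of the two nodes, say $s$, is not contained in the other, and every $t\in C_s\cap C_{s'}$ satisfies $t\subseteq s'$. $\blacksquare$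

**Lemma 9.** Assume one of the following.

* (A) $S$ is an antichain (its elements are pairwise incomparable).
* (B) $\Lambda=2^{<\omega}$, and there is an injective map $s\mapsto z_s\in2^\omega$ on $S$ such that, if $\alpha_0<\alpha_1<\cdots$ enumerates $L_s$, then $s(\alpha_n)=z_s|(n+1)$ for all $n$.

Let $p$ be a nonprincipal ultrafilter on $N$ with $C_s\notin p$ for all $s\in S$. Then there is $\varphi:N\to\omega$, bounded on each $C_s$, with $\{\varphi\ge n\}\in p$ for all $n$.

To see what (B) asks, take $s$ of length $\omega$ with $L_s=\omega$. Then (B) says $s=\langle z_s|1,\,z_s|2,\,z_s|3,\dots\rangle$.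

*Proof.* The proof follows $p$ up the tree as far as it goes.

**Step 1: the path of $p$.** Let $R=\{r\in N:[r]\in p\}$. Since $[r]\cap[r']=\emptyset$ for incomparable $r,r'$, $R$ is a chain. It is downward closed and contains $\emptyset$. Let $x=\bigcup R$ and $\delta=|x|\le\kappa$.

**Step 2: $p$ stops at a node (Case 1).** Suppose $R$ has a largest element. It is $x$, so $\delta<\kappa$. As $p$ is nonprincipal, $\{t:t\supsetneq x\}\in p$; and $[x^\frown l]\notin p$ for all $l\in\Lambda$. So the image of $p$ under $t\mapsto t(\delta)$ is a nonprincipal ultrafilter on $\Lambda$. (For finite $\Lambda$ this is impossible, and the case does not occur.) Let $g:\Lambda\to\omega$ be given by Lemma 4 for this image. Put $\varphi(t)=g(t(\delta))$ for $t\supsetneq x$, and $\varphi(t)=0$ otherwise. Then $\{\varphi\ge n\}\in p$ for all $n$. If $t\in C_s$ and $t\supsetneq x$, then $s\supsetneq x$ and $t(\delta)=s(\delta)$. So on $C_s$ the function takes only the value $0$ and possibly $g(s(\delta))$.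

**Step 3: the height of departure from $x$.** From now on (Case 2) $R$ has no largest element. Then $\delta>0$, as $\emptyset\in R$; it is a limit, since if $\delta=\beta+1$, some $r\in R$ has length greater than $\beta$ and is the largest element $x$. So $R=\{x|\alpha:\alpha<\delta\}=:N_x$, and $x\notin R$. Let $E=\{t\in N:x\not\subseteq t\}$. Then $E\in p$: if $\delta=\kappa$, then $E=N$; if $\delta<\kappa$, then $x\in N\setminus R$, so $[x]\notin p$. For $t\in E$ let $h(t)=|t\wedge x|<\delta$. For $\alpha<\delta$ we have $\{t\in E:h(t)\ge\alpha\}=[x|\alpha]\cap E\in p$. So the image of $p$ under $h$ contains all tails of $\delta$, and is nonprincipal. As $|\delta|\le\kappa\le\mathfrak c$, Lemma 4 gives $g:\delta\to\omega$ for this image.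

**Step 4: $p$ lives off $x$ (Case 2a: $N_x\notin p$).** Put $\varphi(t)=g(h(t))$ for $t\in E\setminus N_x$, and $\varphi=0$ elsewhere. Since $E\setminus N_x\in p$, we get $\{\varphi\ge n\}\in p$ for all $n$. Let $s\in S$.

* If $s\subseteq x$, then $C_s$ consists of proper initial segments of $x$, so $C_s\subseteq N_x$ and $\varphi=0$ on $C_s$.
* If $x\subseteq s$, then each $t\in C_s$ is comparable with $x$, so it is in $N_x$ or contains $x$. In both cases $\varphi(t)=0$.
* If $s,x$ are incomparable, let $\beta=|s\wedge x|<\delta$. A node $t\in C_s$ with $|t|\le\beta$ is in $N_x$, and $\varphi(t)=0$. One with $|t|>\beta$ has $t\wedge x=s\wedge x$, so $h(t)=\beta$ and $\varphi(t)=g(\beta)$. So $\varphi\le g(\beta)$ on $C_s$.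

**Step 5: $p$ lives on $x$ (Case 2b: $N_x\in p$).** Let $q=\{A\subseteq\delta:\{x|\alpha:\alpha\in A\}\in p\}$. Since $N_x\in p$ and $h(x|\alpha)=\alpha$, this is an ultrafilter on $\delta$ and equals the image of $p$ under $h$; so $\{g\ge n\}\in q$ for all $n$. We let $\varphi=0$ off $N_x$, and it remains to define $\varphi$ on $N_x$. If $s\not\subseteq x$, then $C_s\cap N_x$ is finite by Lemma 8 with $r=x$, and $\varphi$ is bounded on $C_s$ whatever we do. So only $s\in S$ with $s\subseteq x$ matter. For these $C_s\subseteq N_x$.

*Under (A)* there is at most one such $s$, since initial segments of $x$ are comparable. Put $\varphi(x|\alpha)=g(\alpha)$, changed to $0$ on $C_s$ for that $s$, if there is one. As $C_s\notin p$, still $\{\varphi\ge n\}\in p$ for all $n$.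

*Under (B)* the letters decide. Let $q'$ be the image of $q$ under $\alpha\mapsto x(\alpha)\in2^{<\omega}$. For $s\subseteq x$ and $\alpha\in L_s$ we have $x(\alpha)=s(\alpha)$; so along $L_s$ the letters of $x$ are $z_s|1,z_s|2,\dots$

Suppose first that $\{u\}\in q'$ for some $u$. Put $\varphi(x|\alpha)=g(\alpha)$ if $x(\alpha)=u$, and $\varphi(x|\alpha)=0$ otherwise. Then $\{\varphi\ge n\}\in p$, since $\{\alpha:x(\alpha)=u,\ g(\alpha)\ge n\}\in q$. For $s\subseteq x$ the letters $x(\alpha)$, $\alpha\in L_s$, are distinct, so $\varphi\ne0$ at no more than one element of $C_s$.

Suppose now that $q'$ is nonprincipal. For each $n$ the finite set of $u$ with $|u|\le n$ is not in $q'$. The other $u$ are divided into finitely many classes by $u|n\in2^n$, so exactly one $v\in2^n$ satisfies $\{u:v\subseteq u\}\in q'$. These $v$ extend one another and define $z\in2^\omega$ with $\{\alpha:z|n\subseteq x(\alpha)\}\in q$ for all $n$. Put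
$$\varphi(x|\alpha)=|x(\alpha)\wedge z|,$$
changed to $0$ on $C_s$ for the at most one $s\in S$ with $z_s=z$. Since that $C_s\notin p$, we have $\{\varphi\ge n\}\in p$ for all $n$. If $s\subseteq x$ and $z_s\ne z$, then for $\alpha\in L_s$ we have $x(\alpha)=s(\alpha)\subseteq z_s$, so $|x(\alpha)\wedge z|\le|z_s\wedge z|$, and $\varphi$ is bounded on $C_s$. $\blacksquare$

## 8. Many copies of the binary tree: the case $\kappa<\mathfrak c$

Assume $\kappa<\mathfrak c$, let $\Lambda=\{0,1\}$, $N=2^{<\kappa}$ and $D=N\times\kappa^+$. Since $\kappa^+\le\mathfrak c$, $|D|=\mathfrak c$.

**Definition.** In this section, a *scheme* is a family $\tau=(t_u)_{u\in2^{<\omega}}$ of nodes with $t_u\subsetneq t_{u^\frown i}$ ($i<2$) and $t_{u^\frown0},t_{u^\frown1}$ incomparable.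

The simplest scheme is $t_u=u$. For $z\in2^\omega$ let $s^\tau_z=\bigcup_nt_{z|n}\in N$, a node of limit length in which the lengths $|t_{z|n}|$ are cofinal. If $z\ne z'$ first differ at place $n$, then $t_{z|(n+1)}$ and $t_{z'|(n+1)}$ are incomparable; so $s^\tau_z$ and $s^\tau_{z'}$ are incomparable. For $t_u=u$ we have $s_z^\tau=z$.

**Proposition 10.** If $\kappa<\mathfrak c$, there is $\mathcal C$ on $D=N\times\kappa^+$ as in Section 3 such that (I) holds and no family of fewer than $2^\kappa$ admissible functions serves all free ultrafilters. In particular (II) holds.

The last sentence follows because $\mathfrak c<2^\kappa$.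

**Step 1: choose one branch of each scheme, when allowed.** There are at most $\mathfrak c^\omega=\mathfrak c$ schemes. Let $(\tau_\xi,y_\xi)$, $\xi<\mathfrak c$, enumerate all pairs (scheme, element of $\kappa^+$), and write $\tau_\xi=(t^\xi_u)_u$. At stage $\xi$: if some $\eta<\xi$ with $s_\eta$ defined and $y_\eta=y_\xi$ satisfies $s_\eta\subseteq t^\xi_u$ for some $u$, leave $s_\xi$ undefined. Otherwise choose $z\in2^\omega$ such that
$$s^{\tau_\xi}_z\not\subseteq s_\eta\quad\text{for all }\eta<\xi\text{ with }s_\eta\text{ defined}.\tag{3}$$
This is possible. Each $s_\eta$ excludes at most one $z$, because two limits contained in $s_\eta$ would be comparable; and $|\xi|<\mathfrak c$. Put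
$$s_\xi=s^{\tau_\xi}_z,\qquad C_\xi=\{(t^\xi_{z|n},y_\xi):n\in\omega\}.$$
Let $\mathcal C$ be the family of all defined $C_\xi$, and $S$ the set of all defined $s_\xi$.

**Step 2: check that $\mathcal C$ is as required.** By (3) the nodes $s_\xi$ are distinct, so we may write $y(s_\xi)=y_\xi$. If $\eta<\xi$ are both defined with $y_\eta=y_\xi$, then $s_\eta,s_\xi$ are incomparable. Indeed $s_\xi\not\subseteq s_\eta$ by (3). If $s_\eta\subsetneq s_\xi$, then $|s_\eta|<|s_\xi|=\sup_n|t^\xi_{z|n}|$, so $s_\eta\subseteq t^\xi_{z|n}$ for some $n$, and $s_\xi$ would have been left undefined. So
$$\text{for each }y\in\kappa^+\text{ the set }\{s\in S:y(s)=y\}\text{ is an antichain}.\tag{4}$$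
Members $C_\xi,C_\eta$ with $y_\xi\ne y_\eta$ are disjoint. For $y_\xi=y_\eta$ and $\xi\ne\eta$ the intersection is finite by Lemma 8, applied in the copy $N\times\{y_\xi\}\cong N$ with $L_{s_\xi}=\{|t^\xi_{z|n}|:n\in\omega\}$. Each $C_\xi$ is countably infinite, and $|\mathcal C|\le\mathfrak c$.

**Step 3: property (I).** Let $p$ be free on $D$. The projection $D\to\kappa^+$ is constant on each $C\in\mathcal C$. If the image of $p$ under it is nonprincipal, compose the projection with a function from Lemma 4 for this image ($\kappa^+\le\mathfrak c$). The result is constant on each $C$, so admissible, and it serves $p$. Otherwise $N\times\{y\}\in p$ for some $y$. Then $p$ induces a nonprincipal ultrafilter on $N\times\{y\}\cong N$ that contains no $C_\xi$ with $y_\xi=y$. By (4), Lemma 9(A) applies with the antichain $\{s\in S:y(s)=y\}$. Extend the resulting function by $0$ to $D$. It is bounded on all $C_\xi$, as it vanishes on those with $y_\xi\ne y$, and it serves $p$.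

**Step 4: a function that serves too many branches.** Let $\Phi$ be a family of admissible functions with $|\Phi|<2^\kappa$, and suppose that it serves all free ultrafilters. Fix an ultrafilter $q$ on $\kappa$ containing all tails. For $x\in2^\kappa$ the set $Y_x=\{y(s):s\in S,\ s\subseteq x\}$ has size $\le\kappa$, because $x$ has only $\kappa$ proper initial segments. Choose $y_x\in\kappa^+\setminus Y_x$, and let $p_x$ be the image of $q$ under $\alpha\mapsto(x|\alpha,y_x)$. It is free. It is nonprincipal, because the map is injective and $q$ is nonprincipal. It contains no $C_\xi$, because the first coordinates of elements of $C_\xi$ have lengths $<|s_\xi|<\kappa$, while $q$ contains all tails. So some $\varphi_x\in\Phi$ serves $p_x$; in particular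
$$\{\alpha<\kappa:\varphi_x(x|\alpha,y_x)\ge n\}\text{ is unbounded in }\kappa\text{ for every }n.\tag{5}$$
Each of $|\Phi|,\kappa^+,\mathfrak c$ is less than $2^\kappa$, so $|\Phi|\cdot\kappa^+\cdot\mathfrak c<2^\kappa$. If for each pair $(\varphi,y)\in\Phi\times\kappa^+$ at most $\mathfrak c$ many $x$ had $(\varphi_x,y_x)=(\varphi,y)$, then $2^\kappa\le|\Phi|\cdot\kappa^+\cdot\mathfrak c$, a contradiction. So we can fix $\varphi\in\Phi$ and $y\in\kappa^+$ such that $B=\{x\in2^\kappa:\varphi_x=\varphi,\ y_x=y\}$ has $|B|>\mathfrak c$.

**Step 5: a scheme on which $\varphi$ grows.** Let $B_t=\{x\in B:t\subseteq x\}$ and $T=\{t\in N:|B_t|>\mathfrak c\}$. Then $\emptyset\in T$, and $T$ is downward closed.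

* (i) *If $t\in T$ and $n\in\omega$, there is $t'\in T$ with $t\subsetneq t'$ and $\varphi(t',y)\ge n$.* By (5), for each $x\in B_t$ choose $\alpha_x>|t|$ with $\varphi(x|\alpha_x,y)\ge n$. Since $|N|=\mathfrak c<|B_t|$, some $t'$ equals $x|\alpha_x$ for more than $\mathfrak c$ many $x\in B_t$. All these $x$ are in $B_{t'}$, so $t'\in T$.
* (ii) *Each $t\in T$ has two incomparable extensions in $T$.* Otherwise $\{t'\in T:t\subseteq t'\}$ is a chain. Then at most one $x\in B_t$ has all its initial segments of length $<\kappa$ in $T$, because two different ones would have incomparable initial segments in $T$ extending $t$. Every other $x\in B_t$ lies in $B_{t'}$ for some $t'\in N\setminus T$, where $|B_{t'}|\le\mathfrak c$. Hence $|B_t|\le1+\mathfrak c\cdot\mathfrak c=\mathfrak c$, a contradiction.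

Now build a scheme $\tau=(t_u)$ with all $t_u\in T$ and $\varphi(t_u,y)\ge|u|$. Start with $t_\emptyset=\emptyset$. Given $t_u$, take two incomparable extensions in $T$ by (ii), which are then proper, and extend them further by (i) to nodes $t_{u^\frown0},t_{u^\frown1}\in T$ at which $\varphi(\cdot,y)\ge|u|+1$. They remain incomparable.

**Step 6: this scheme was not skipped.** Let $(\tau,y)=(\tau_\xi,y_\xi)$. Suppose some $s\in S$ with $y(s)=y$ satisfied $s\subseteq t_u$ for some $u$. Choose $x\in B_{t_u}$, which is nonempty as $t_u\in T$. Then $s\subseteq x$, so $y=y(s)\in Y_x$; but $y=y_x\notin Y_x$, a contradiction. So $s_\xi$ is defined, and $C_\xi=\{(t_{z|n},y):n\in\omega\}$ for some $z$, with $\varphi(t_{z|n},y)\ge n$ for all $n$. Thus $\varphi$ is unbounded on $C_\xi$, contradicting its admissibility. $\blacksquare$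

## 9. One tree with speaking letters: the case $\kappa=\mathfrak c$

Assume $\kappa=\mathfrak c$. Let $\Lambda=2^{<\omega}$ and $D=N=\Lambda^{<\kappa}$, so $|D|=\mathfrak c$. A node is now a sequence whose *letters* are finite $0$-$1$-sequences.

**Definition.** In this section, a *scheme* is a family $\tau=(t_u)_{u\in2^{<\omega}}$ of nodes with
$$t_u{}^\frown\langle u^\frown i\rangle\subseteq t_{u^\frown i}\qquad(u\in2^{<\omega},\ i<2),\tag{6}$$
where $u^\frown i\in\Lambda$ is used as one letter.

The simplest scheme has $t_\emptyset=\emptyset$ and equality in (6): for $u\in2^n$ it is $t_u=\langle u|1,u|2,\dots,u|n\rangle$. For $z\in2^\omega$ let $s^\tau_z=\bigcup_nt_{z|n}$, again a node of limit length with the $|t_{z|n}|$ strictly increasing and cofinal in it. By (6) with $u=z|n$,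
$$s^\tau_z(|t_{z|n}|)=z|(n+1)\qquad(n\in\omega).\tag{7}$$
If $z\ne z'$ first differ at place $n$, then $t_{z|n}=t_{z'|n}$, and by (7) $s^\tau_z$ and $s^\tau_{z'}$ have different letters at place $|t_{z|n}|$. So the $s^\tau_z$ are distinct for distinct $z$.

**Proposition 11.** If $\kappa=\mathfrak c$, there is $\mathcal C$ on $D=N$ as in Section 3 such that (I) and (II) hold.

**Step 1: choose one branch of each scheme.** Enumerate all schemes as $\tau_\xi=(t^\xi_u)_u$, $\xi<\mathfrak c$; there are at most $\mathfrak c^\omega=\mathfrak c$ of them. Recursively choose
$$z_\xi\in2^\omega\setminus\{z_\eta:\eta<\xi\}\quad\text{such that}\quad s_\xi:=s^{\tau_\xi}_{z_\xi}\notin\{s_\eta:\eta<\xi\}.$$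
Each $\eta<\xi$ excludes at most two values of $z$, namely $z_\eta$ and the at most one $z$ with $s^{\tau_\xi}_z=s_\eta$. So fewer than $\mathfrak c$ values are excluded, and the choice is possible. No scheme is skipped. Let
$$C_\xi=\{t^\xi_{z_\xi|n}:n\in\omega\},\qquad\mathcal C=\{C_\xi:\xi<\mathfrak c\}.$$
With $S=\{s_\xi:\xi<\mathfrak c\}$ and $L_{s_\xi}=\{|t^\xi_{z_\xi|n}|:n\in\omega\}$ we have $C_\xi=C_{s_\xi}$ in the notation of Section 7. The $s_\xi$ are distinct, so by Lemma 8 the family $\mathcal C$ has pairwise finite intersections.

**Step 2: property (I).** Put $z_{s_\xi}=z_\xi$. This is well defined and injective, and (7) is the condition in (B). So (I) is Lemma 9(B).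

**Step 3: an admissible function is bounded on some cone above any node.** *Claim: for every admissible $\varphi$ and every $r\in N$ there are $r'\supsetneq r$ and $m\in\omega$ with $\varphi(t)<m$ for all $t\supseteq r'$.* Otherwise every node properly extending $r$ has, for each $n$, an extension $t'$ with $\varphi(t')\ge n$. Choose any $t_\emptyset\supsetneq r$. Given $t_u$, choose $t_{u^\frown i}\supseteq t_u{}^\frown\langle u^\frown i\rangle$ with $\varphi(t_{u^\frown i})\ge|u|+1$, for $i<2$. This is a scheme, say $\tau_\xi$. Then $\varphi(t^\xi_{z_\xi|n})\ge n$ for all $n$, so $\varphi$ is unbounded on $C_\xi$, a contradiction.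

**Step 4: a branch that escapes $\mathfrak c$ functions.** Let $\Phi$ be a nonempty family of at most $\mathfrak c$ admissible functions. Since $\kappa=\mathfrak c$, we can list it, with repetitions if necessary, as $\Phi=\{\varphi_i:i<\kappa\}$. Build strictly increasing nodes $r_i$ ($i<\kappa$) and $m_i\in\omega$: let $r_0=\emptyset$; given $r_i$, the claim for $\varphi_i$ and $r_i$ gives $r_{i+1}\supsetneq r_i$ and $m_i$ with
$$\varphi_i(t)<m_i\quad\text{for all }t\supseteq r_{i+1};\tag{8}$$
at limit $i$ take unions, which have length $<\kappa$ because $\kappa$ is regular. Let $x=\bigcup_{i<\kappa}r_i$. Since $|r_i|\ge i$, $x\in\Lambda^\kappa$. Let $q$ be an ultrafilter on $\kappa$ containing all tails, and $p$ its image under the injective map $\alpha\mapsto x|\alpha$. Then $p$ is nonprincipal, and $C_\xi\notin p$ because the elements of $C_\xi$ have lengths $<|s_\xi|<\kappa$. So $p$ is free. But for every $i<\kappa$ and $\alpha\ge|r_{i+1}|$ we have $x|\alpha\supseteq r_{i+1}$, so $\varphi_i(x|\alpha)<m_i$ by (8). Hence $\{\varphi_i<m_i\}\in p$, and no $\varphi_i$ serves $p$. The same free $p$ shows that the empty family does not serve all free ultrafilters. This proves (II).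 $\blacksquare$

## 10. From (I) and (II) to Theorems 2 and 3

**Proof of Theorem 2.** Since $\kappa\le\mathfrak c$, exactly one of Propositions 10 and 11 applies. It gives $D,\mathcal C$ with (I) and (II). Let $X=X(D,\mathcal C)$. By Section 3, $X$ is a compactum with $|X|=\mathfrak c$ and is the one-point compactification of a locally compact, locally countable, first countable Hausdorff space. By (I) and Lemma 5, $X$ is bisequential.

*$X$ is not an image of a first countable compactum.* If $f:Y\to X$ were a continuous surjection from a first countable compactum, then $|f^{-1}(\infty)|\le|Y|\le\mathfrak c$, and Lemma 6 would give at most $\mathfrak c$ admissible functions serving all free ultrafilters, contradicting (II).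

*The family $\mathcal C$ is infinite.* Suppose it is finite. Fix an injection $j:D\to2^\omega$, and for $z\in2^\omega$ let $\varphi_z$ be $0$ on $\bigcup\mathcal C$ and equal to the function $g_z$ of Lemma 4 elsewhere. Each $\varphi_z$ is admissible. If $p$ is free, then the finite union $\bigcup\mathcal C$ is not in $p$, and for the $z$ that Lemma 4 gives for $p$ we have $\{\varphi_z\ge n\}\supseteq\{g_z\ge n\}\setminus\bigcup\mathcal C\in p$ for all $n\ge1$. So the $\mathfrak c$ functions $\varphi_z$ serve all free ultrafilters, contradicting (II).

*$X$ is scattered of height 3.* The points of $D$ are isolated. No $*_C$ is isolated, since $C$ is infinite, and $\infty$ is not isolated, since $Z_0$ is not compact. So $X^{(1)}=\{*_C:C\in\mathcal C\}\cup\{\infty\}$. In $X^{(1)}$ each $*_C$ is isolated, because $C\cup\{*_C\}$ is a neighborhood of it. The space $X^{(1)}$ is compact and infinite, so it has a non-isolated point, which must be $\infty$. Thus $X^{(2)}=\{\infty\}$ and $X^{(3)}=\emptyset$. $\blacksquare$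

**Proof of Theorem 3.** (a) Let $f:Z\to X$ be bi-quotient, with a countable neighborhood base in $Z$ at each point of $f^{-1}(\infty)$. If $|f^{-1}(\infty)|\le\mathfrak c$, Lemma 6 would give at most $\mathfrak c$ admissible functions serving all free ultrafilters, contradicting (II). If $Z$ is first countable with $|Z|\le\mathfrak c$, the hypothesis on points holds and $|f^{-1}(\infty)|\le\mathfrak c$, so there is no such $f$.

(b) If $\kappa<\mathfrak c$, then $X$ comes from Proposition 10, which excludes every family of fewer than $2^\kappa$ admissible functions. By Lemma 6, $|f^{-1}(\infty)|<2^\kappa$ is impossible.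

(c) This is Proposition 1. $\blacksquare$
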